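\title{Straight universal coverings of compact $G$-spaces\\ and the divergence of rays}

\begin{abstract}
A $G$-space in the sense of Busemann is straight if each of its geodesics is a shortest curve between any two of its points, and it has the divergence property if any two distinct rays with the same origin move arbitrarily far apart. We ask whether the universal covering space of a compact $G$-space has the divergence property whenever it is straight. The answer is no in every dimension $n\ge 3$: we construct a metric on the product of a hyperbolic surface with a circle whose universal covering space is straight and contains two distinct rays with common origin at bounded distance. For surfaces the answer is yes. On the torus the proof compares the lengths of lattice translations; in higher genus it uses a measure on the space of lines, built from distances alone, together with Poincar\'e recurrence.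
\end{abstract}

\section{Introduction}\label{sec:intro}

The axioms of a $G$-space, in the sense of Busemann, keep from Riemannian geometry only the behavior of geodesics: shortest curves exist, they can be prolonged, and they do not branch. Let $(X,d)$ be a metric space. We abbreviate $d(x,y)$ to $xy$ when $x$ and $y$ are single letters, write $S(p,\rho)$ for the open ball, and put $d(x,A)=\inf_{a\in A}xa$. A point $y$ \emph{lies between} $x$ and $z$ if $y\ne x$, $y\neq z$ and $xy+yz=xz$. The space $X$ is a \emph{$G$-space} if the following axioms hold.
\begin{enumerate}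
\item[(G1)] Bounded infinite sets have accumulation points; equivalently, closed bounded sets are compact.
\item[(G2)] For distinct points $x,z$ there is a point between $x$ and $z$.
\item[(G3)] Every point $p$ has a ball $S(p,\rho_p)$, $\rho_p>0$, such that for distinct $x,y\in S(p,\rho_p)$ there is a point $z$ with $y$ between $x$ and $z$.
\item[(G4)] If $y$ lies between $x$ and $z$ and between $x$ and $z'$, and $yz=yz'$, then $z=z'$.
\end{enumerate}
A \emph{geodesic} is a locally isometric map of an interval into $X$. An isometric map of a compact interval, of $[0,\infty)$, or of $\mathbb R$ is a \emph{segment}, a \emph{ray}, or a \emph{line}; we use the same words for the images, and the origin of a ray $x(t)$ is $x(0)$. A \emph{$G$-surface} is a $G$-space that is a $2$-manifold, and a \emph{plane} is a space homeomorphic to $\mathbb R^2$. The universal covering space $\tilde M$ of a compact $G$-space $M$ carries the \emph{lifted metric}: the distance of two points is the infimum of the lengths of the curves joining them, each curve being measured by its projection to $M$. With this metric $\tilde M$ is again a $G$-space, and the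 deck transformations are isometries.

A $G$-space is \emph{straight} if every geodesic defined on $\mathbb R$ is a line. A noncompact $G$-space has the \emph{divergence property} if for any two distinct rays $R_1,R_2$ with the same origin, $d(x,R_2)\to\infty$ as $x$ traverses $R_1$ and $d(x,R_1)\to\infty$ as $x$ traverses $R_2$. Straightness says that two geodesics leaving a point in different directions never meet again; divergence says that the difference of their directions remains visible at infinity.

In the simplest examples the two properties occur together. In $\mathbb R^n$ with a strictly convex norm, the universal covering space of the torus $\mathbb R^n/\mathbb Z^n$, the rays are the affine half-lines, and the distance from $p+tu$ to $p+\mathbb R_{\ge0}v$ is $t$ times the distance from $u$ to $\mathbb R_{\ge0}v$. In a complete simply connected Riemannian manifold of nonpositive curvature, the distance from $x(t)\in R_1$ to the convex set $R_2$ is a convex function of $t$ that vanishes at $t=0$ and is positive for $t>0$, so it tends to infinity. For surfaces one implication holds in general.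

\begin{theorem}[Zaustinsky]\label{thm:Z}
If the universal covering space of a compact $G$-surface is a plane with the divergence property, then it is straight.
\end{theorem}

This paper is about the converse implication, in all dimensions.

\begin{quote}
\textbf{Question.} Let $M$ be a compact $G$-space whose universal covering space $\tilde M$ is straight. Does $\tilde M$ have the divergence property?
\end{quote}

The question was posed as open even for surfaces. The examples suggest the answer yes. They rely, however, on homogeneity or on convexity of the distance, and straightness provides neither; what remains is the compactness of $M$, which makes the geometry of $\tilde M$ repeat itself. It turns out that this is enough in dimension two and not enough in higher dimensions.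

\begin{theorem}\label{thm:A}
For every $n\ge3$ there is a compact $G$-space $M$, homeomorphic to a closed $n$-manifold, whose universal covering space is straight and contains two distinct rays $R_1,R_2$ with common origin such that $d(x,R_2)$ for $x\in R_1$ and $d(x,R_1)$ for $x\in R_2$ are bounded.
\end{theorem}

The space constructed in the proof is homeomorphic to $S\times (S^1)^{n-2}$, where $S$ is a closed surface of genus at least $2$.

\begin{theorem}\label{thm:B}
If $M$ is a compact $G$-surface and $\tilde M$ is straight, then $\tilde M$ has the divergence property.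
\end{theorem}

Theorems~\ref{thm:Z} and~\ref{thm:B} together give the following.

\begin{corollary}\label{cor:C}
If the universal covering space of a compact $G$-surface is a plane, then it is straight if and only if it has the divergence property.
\end{corollary}

The dimension enters as follows. In a straight plane a line separates the plane, and two rays from a point bound a sector; if the rays stay close, then so does everything in the sector, and an open family of rays or lines is forced to share one asymptotic behavior. This is incompatible with a cocompact group. In dimension three two rays enclose nothing, and the third dimension can be used to store a conserved quantity that distinguishes two rays near their origin and has no effect far out.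

Section~\ref{sec:general} collects three general lemmas and Section~\ref{sec:example} proves Theorem~\ref{thm:A}. Sections~\ref{sec:planes}--\ref{sec:genus} prove Theorem~\ref{thm:B}; they use only Lemma~\ref{lem:lines} from the earlier sections.

\section{Straight spaces, quotients and products}\label{sec:general}

To show that a space is straight one need not examine its geodesics; it is enough to exhibit many lines and to verify (G4).

\begin{lemma}\label{lem:lines}
Let $X$ be a metric space that satisfies \textup{(G1)} and \textup{(G4)} and in which any two points lie on a line. Then $X$ is a straight $G$-space. Every geodesic defined on a nondegenerate interval is the restriction of a unique line, two distinct points $x,z$ lie on exactly one line and are joined by exactly one segment $[x,z]$, and every point between $x$ and $z$ lies on $[x,z]$.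
\end{lemma}

\begin{proof}
A line through two given points provides the points required in (G2) and (G3). Let $x\colon I\to X$ be a geodesic that is isometric on $[t_0,t_1]\subset I$, $t_0<t_1$. Put $P=x(t_0)$, $Q=x(t_1)$, and let $\Lambda$ be any line with $\Lambda(t_0)=P$, $\Lambda(t_1)=Q$. We show that $x=\Lambda$ on $I$.

Let $W=\Lambda(t_1+1)$, $t_0\le t<t_1$ and $y=x(t)$. Then $yW\ge PW-Py=(t_1-t)+1=yQ+QW$, so $Q$ lies between $W$ and $y$. It also lies between $W$ and $\Lambda(t)$, and $Qy=t_1-t=d(Q,\Lambda(t))$. By (G4), $x(t)=\Lambda(t)$. Now let $t^*$ be the supremum of the $t\in I$ with $x=\Lambda$ on $[t_0,t]$, and suppose that $t^*$ is not the right end of $I$. Choose $\varepsilon>0$ with $t^*-\varepsilon\ge t_0$ and $x$ isometric on $[t^*-\varepsilon,t^*+\varepsilon]$. For $0<\varepsilon'\le\varepsilon$ the point $x(t^*)=\Lambda(t^*)$ lies between $x(t^*-\varepsilon)=\Lambda(t^*-\varepsilon)$ and each of $x(t^*+\varepsilon')$, $\Lambda(t^*+\varepsilon')$, at distance $\varepsilon'$ from both. By (G4) these two points coincide, contrary to the choice of $t^*$. The same argument applies to the left of $t_0$.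

Taking for $x$ a geodesic on $\mathbb R$, a second line through $P,Q$, or a segment from $P$ to $Q$, we obtain straightness and the uniqueness statements. If $y$ lies between $x$ and $z$, then $[x,y]$ followed by $[y,z]$ is a $1$-Lipschitz curve on an interval of length $xz$ with endpoints $x,z$, hence a segment, hence $[x,z]$.
\end{proof}

Conversely, in a straight $G$-space any two points lie on a line \cite{Busemann}, so the conclusions of Lemma~\ref{lem:lines} hold in every straight $G$-space.

A group acts \emph{properly discontinuously} if every compact set meets only finitely many of its translates.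

\begin{lemma}\label{lem:quotient}
Let $X$ be a simply connected space that satisfies the hypotheses of Lemma~\ref{lem:lines}, and let $\Gamma$ be a group of isometries of $X$ acting freely, properly discontinuously and with compact quotient. Then $M=X/\Gamma$ with the metric $\bar d(\bar x,\bar y)=\min_{A\in\Gamma}d(x,Ay)$ is a compact $G$-space, its universal covering space is $X$, and the lifted metric is $d$.
\end{lemma}

\begin{proof}
The minimum exists because a closed ball is compact and so contains only finitely many points of an orbit; hence $\bar d$ is positive on distinct orbits, and the triangle inequality follows from the invariance of $d$. The function $x\mapsto\min_{A\ne1}d(x,Ax)$ is positive, $2$-Lipschitz and $\Gamma$-invariant, so it is at least $4\rho$ for some $\rho>0$. If $x,y\in S(z,\rho)$ and $A\neq1$, then $d(x,Ay)\ge d(y,Ay)-xy>2\rho>xy$. Thus the projection maps $S(z,\rho)$ isometrically onto $S(\bar z,\rho)$, the preimage of $S(\bar z,\rho)$ is the disjoint union of the balls $S(Az,\rho)$, and $X\to M$ is the universal covering. A curve in $X$ has the same length as its projection, and any two points $x,y$ are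 joined by a curve of length $xy$; so the lifted metric is $d$.

Axiom (G1) holds since $M$ is compact. For (G2), let $x,z$ be lifts with $xz=\bar d(\bar x,\bar z)>0$ and let $y$ be the midpoint of $[x,z]$. Then $\bar d(\bar x,\bar z)\le\bar d(\bar x,\bar y)+\bar d(\bar y,\bar z)\le xy+yz=\bar d(\bar x,\bar z)$, so both summands equal $\frac12\bar d(\bar x,\bar z)>0$. For (G3), lift distinct points $\bar x,\bar y\in S(\bar p,\rho/2)$ to $x,y\in S(p,\rho/2)$, let $z$ be the point at distance $\rho/4$ beyond $y$ on the line through $x,y$, and project; all three points lie in $S(p,\rho)$. For (G4), let $\bar y$ lie between $\bar x$ and $\bar z$ and between $\bar x$ and $\bar z'$, at the same distance from $\bar z$ and $\bar z'$. Fix a lift $y$ and choose lifts $x,z,z'$ that realize the distances from $\bar y$. Then $\bar d(\bar x,\bar z)\le xz\le xy+yz=\bar d(\bar x,\bar z)$, so $y$ lies between $x$ and $z$, and in the same way between $x$ and $z'$. Axiom (G4) in $X$ gives $z=z'$.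
\end{proof}

\begin{lemma}\label{lem:product}
If $(X_1,d_1)$ and $(X_2,d_2)$ satisfy the hypotheses of Lemma~\ref{lem:lines}, then so does $X_1\times X_2$ with the metric $d=\sqrt{d_1^2+d_2^2}$.
\end{lemma}

\begin{proof}
A closed bounded set lies in a product of closed balls, so it is compact. If $\Lambda_i$ is a line in $X_i$ and $\mu_1,\mu_2\ge0$ satisfy $\mu_1^2+\mu_2^2=1$, then $t\mapsto(\Lambda_1(\mu_1t),\Lambda_2(\mu_2t))$ is a line, and any two distinct points $P,Q$ lie on such a line, with $\mu_i=d_i(P,Q)/PQ$. Here $d_i(P,Q)$ is the distance of the $i$th components.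

Let $Q$ lie between $P$ and $W$. Consider the vectors $u=(d_i(P,Q))_i$, $v=(d_i(Q,W))_i$ and $z=(d_i(P,W))_i$ in the Euclidean plane. Since $0\le z_i\le u_i+v_i$, we have $PW=|z|\le|u+v|\le|u|+|v|=PW$. Equality forces $z=u+v$ and $v=\lambda u$ with $\lambda=QW/PQ>0$. If $Q$ also lies between $P$ and $W'$ and $QW'=QW$, the same $\lambda$ occurs for $W'$. In a factor with $u_i=0$ the components of $Q,W,W'$ coincide; in a factor with $u_i>0$ axiom (G4) of $X_i$ applies. So $W=W'$.
\end{proof}

\section{Two rays that do not diverge}\label{sec:example}

\subsection{Two model metrics on $H\times\mathbb R$}\label{ss:models}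

Let $(H,g)$ be the hyperbolic plane with distance $d_g$. For $A\ge0$ and $B\in\mathbb R$ the Cauchy--Schwarz inequality gives $\sqrt{A^2+B^2}=\max_{|\theta|\le1}(\sqrt{1-\theta^2}\,A+\theta B)$, so the distance of $(a,s)$ and $(b,s')$ in the Riemannian product $H\times\mathbb R$ is
\[
\max_{|\theta|\le1}\bigl(\sqrt{1-\theta^2}\,d_g(a,b)+\theta(s'-s)\bigr).
\]
For $a\neq b$ the maximum is attained where the slope $(s'-s)/d_g(a,b)$ equals $-\frac{d}{d\theta}\sqrt{1-\theta^2}=\theta/\sqrt{1-\theta^2}$. Thus $\theta$ is constant along each geodesic, and it determines the slope through the derivative of the profile $\sqrt{1-\theta^2}$. Two rays over the same ray of $H$ with parameters $\frac14$ and $-\frac14$ have slopes $\pm1/\sqrt{15}$ and diverge linearly.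

Now replace the profile by one with a flat top,
\begin{equation}\label{eq:w}
w(\theta)=\sqrt{1-\bigl((2|\theta|-1)_+\bigr)^2},\qquad|\theta|\le1,
\end{equation}
where $t_+=\max(t,0)$, so that $w=1$ on $[-\frac12,\frac12]$. The distance becomes $N(d_g(a,b),s'-s)$ with
\[
N(A,B)=\max_{|\theta|\le1}\bigl(w(\theta)A+\theta B\bigr)=\tfrac12|B|+\sqrt{A^2+\tfrac14B^2}.
\]
Indeed, let $B\ge0$. For $\theta=\frac12(1+r)$, $0\le r\le1$, the expression is $\frac12B+\sqrt{1-r^2}\,A+r\cdot\frac12B$, whose maximum is the stated value; for $\theta\le\frac12$ it is at most $A+\frac12B$, its value at $r=0$. The unit ball of the norm $N(|v|,t)$ on $\mathbb R^2$ is $\{v^2+|t|\le1\}$. It is bounded by two parabolic arcs, so it is strictly convex, but it has corners at the horizontal vectors $(\pm1,0)$. The slope that belongs to $\theta$ is now $-w'(\theta)$, and it vanishes on the whole interval $[-\frac12,\frac12]$: the rays with parameters $\pm\frac14$ over the same ray of $H$ are horizontal and coincide.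

We want a metric that resembles the first model where the two rays start, so that they are distinct, and the second model far out, so that they cease to separate. The metric has to be invariant under a cocompact group, so ``far out'' cannot be a region at infinity; but a ray in a closed hyperbolic surface can spiral toward a closed geodesic $\zeta$. We therefore use the profile $w$ along $\zeta$ and a strictly concave profile elsewhere. Two difficulties arise. When the profile depends on the point, each $\theta$ defines its own conformal metric on $H$ with its own geodesics; we keep all these metrics negatively curved and even in $\theta$. And the flat top makes the maximizing $\theta$ nonunique, which threatens (G4); we shall see that this happens only over the lifts of $\zeta$, where all maximizers give the same line.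

\subsection{A family of negatively curved conformal metrics}\label{ss:family}

A \emph{Hadamard surface} is a complete simply connected Riemannian surface of nonpositive curvature. We use two textbook facts. First, each exponential map of a Hadamard surface is a diffeomorphism; hence two points are joined by a unique geodesic, it minimizes, and equality in the triangle inequality for $a,b,c$ puts $b$ on the geodesic segment from $a$ to $c$. Second, the normal exponential map along a complete geodesic is a diffeomorphism onto the surface (global Fermi coordinates).

Let $S=H/\Gamma$ be a closed hyperbolic surface of genus at least $2$ and $\zeta\subset S$ a simple closed geodesic. Let $\psi\colon S\to[0,1]$ be smooth with zero set exactly $\zeta$; for instance, glue the squared distance to $\zeta$ near $\zeta$ to a positive constant by a partition of unity. We lift $\psi$ to $H$. Its zero set $Z\subset H$ is a disjoint, locally finite union of complete $g$-geodesics, which are the components of $Z$, and $d\psi=0$ on $Z$ because $\psi$ is minimal there. Replacing $\psi$ by a small multiple, we assume $|\Delta_g\psi|+|\nabla\psi|_g^2\le\frac12$.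

For $|q|<\frac12$ put $g^{(q)}=(1-q\psi)^2g$. Since $\frac12\le1-q\psi\le\frac32$, this metric is complete, and
\[
|\Delta_g\log(1-q\psi)|=\Bigl|\frac{q\,\Delta_g\psi}{1-q\psi}+\frac{q^2|\nabla\psi|_g^2}{(1-q\psi)^2}\Bigr|\le|\Delta_g\psi|+|\nabla\psi|_g^2\le\tfrac12 .
\]
The curvature of $e^{2u}g$ is $e^{-2u}(-1-\Delta_gu)$, so the curvature of $g^{(q)}$ satisfies
\begin{equation}\label{eq:K}
K=(1-q\psi)^{-2}\bigl(-1-\Delta_g\log(1-q\psi)\bigr)\le-\tfrac49\cdot\tfrac12=-\tfrac29 .
\end{equation}
Thus $(H,g^{(q)})$ is a Hadamard surface; let $\delta_q$ be its distance. The profile at the point $x\in H$ is the convex combination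
\[
f_\theta(x)=(1-\psi(x))\,w(\theta)+\psi(x)\sqrt{1-\theta^2},\qquad|\theta|\le1 .
\]

\begin{lemma}\label{lem:profile}
\textup{(a)} For each $x$ the function $\theta\mapsto f_\theta(x)$ is even, continuous and concave on $[-1,1]$, strictly concave if $\psi(x)>0$, and $C^1$ on $(-1,1)$. Moreover $f_0=1$, $f_{\pm1}=0$ and $\sqrt{1-\theta^2}\le f_\theta\le w(\theta)\le1$.

\textup{(b)} For $|\theta|<1$ we have $f_\theta=w(\theta)(1-q(\theta)\psi)$, where $w(\theta)>0$ and $q(\theta)=1-\sqrt{1-\theta^2}/w(\theta)$ is an even $C^1$ function with values in $[0,1-1/\sqrt2\,]\subset(-\frac12,\frac12)$.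
\end{lemma}

\begin{proof}
The function $((2|\theta|-1)_+)^2$ is $C^1$ and less than $1$ on $(-1,1)$, so $w$ is $C^1$ and positive there; also $w(0)=1$, $w(\pm1)=0$. It is concave as the composition of the concave decreasing function $t\mapsto\sqrt{1-t^2}$ on $[0,1]$ with the convex function $(2|\theta|-1)_+$. From $(2|\theta|-1)_+\le|\theta|$ we get $w\ge\sqrt{1-\theta^2}$. Since $\sqrt{1-\theta^2}$ is strictly concave, (a) follows. The formula in (b) is a rearrangement. For $|\theta|\le\frac12$ the quotient $\sqrt{1-\theta^2}/w(\theta)$ equals $\sqrt{1-\theta^2}\in[\sqrt3/2,1]$. For $\frac12\le|\theta|<1$ we have $w^2=4|\theta|(1-|\theta|)$, so the quotient equals $\sqrt{(1+|\theta|)/(4|\theta|)}\in[1/\sqrt2,\sqrt3/2]$.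
\end{proof}

For $|\theta|<1$ let $g_\theta=f_\theta^2g=w(\theta)^2g^{(q(\theta))}$. It is a constant multiple of $g^{(q(\theta))}$, so $(H,g_\theta)$ is a Hadamard surface, with distance $d_\theta=w(\theta)\delta_{q(\theta)}$. Put $d_{\pm1}=0$. For all $|\theta|\le1$,
\begin{equation}\label{eq:dtheta}
d_\theta(a,b)=\inf_c\int_cf_\theta\,ds_g,\qquad d_{-\theta}=d_\theta,\qquad d_0=d_g,\qquad\sqrt{1-\theta^2}\,d_g\le d_\theta\le w(\theta)\,d_g,
\end{equation}
the infimum being taken over piecewise $C^1$ curves from $a$ to $b$. A $g$-geodesic along which the gradient of $u$ vanishes is, up to parametrization, a geodesic of $e^{2u}g$. Since $df_\theta$ is a multiple of $d\psi$, \emph{each component $G$ of $Z$ is a $g_\theta$-geodesic for every $|\theta|<1$}, and $f_\theta=w(\theta)$ on $G$. Consequently $d_\theta(a,b)=w(\theta)d_g(a,b)$ for $a,b\in G$.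

The next lemma describes how $d_\theta(a,b)$ depends on $\theta$. The formula for the derivative will identify the lines of the new metric, and the last assertion locates the pairs of points for which the flat top of $w$ is felt.

\begin{lemma}\label{lem:D}
Let $a\ne b$ in $H$ and $D(\theta)=d_\theta(a,b)$. Then $D$ is concave and continuous on $[-1,1]$ and differentiable on $(-1,1)$, with
\[
D'(\theta)=\int_{\gamma_\theta}\partial_\theta f_\theta\,ds_g,
\]
where $\gamma_\theta$ is the $g_\theta$-geodesic segment from $a$ to $b$. If $D$ is affine on an interval $[\theta_1,\theta_2]$ with $-1<\theta_1<\theta_2<1$, then $a$ and $b$ lie on one component of $Z$.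
\end{lemma}

\begin{proof}
By \eqref{eq:dtheta}, $D$ is an infimum of nonnegative concave functions, hence concave, and so continuous on $(-1,1)$. Continuity at $\pm1$ follows from $0\le D\le w\,d_g(a,b)$.

Let $\exp_a^{(q)}$ be the exponential map of $g^{(q)}$ at $a$. The geodesic equations depend smoothly on $q$, so $\exp_a^{(q)}(v)$ is smooth in $(q,v)\in(-\frac12,\frac12)\times T_aH$, and for each $q$ it is a diffeomorphism $T_aH\to H$. By the implicit function theorem the unique solution $v(q)$ of $\exp^{(q)}_a(v)=b$ is smooth in $q$. As $v(q)\ne0$, the function $\delta_q(a,b)=|v(q)|_{g^{(q)}}$ is smooth in $q$, and $D(\theta)=w(\theta)\delta_{q(\theta)}(a,b)$ is differentiable on $(-1,1)$. Fix $\theta$. The function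
\[
\theta'\longmapsto\int_{\gamma_\theta}f_{\theta'}\,ds_g-D(\theta')=w(\theta')\int_{\gamma_\theta}(1-\psi)\,ds_g+\sqrt{1-\theta'^2}\int_{\gamma_\theta}\psi\,ds_g-D(\theta')
\]
is differentiable and nonnegative and vanishes at $\theta'=\theta$. So its derivative vanishes there, which is the formula for $D'(\theta)$.

Let $D$ be affine on $[\theta_1,\theta_2]$, and put $\theta=\frac12(\theta_1+\theta_2)$, $\gamma=\gamma_\theta$. Then
\[
D(\theta)=\int_\gamma f_\theta\,ds_g\ge\int_\gamma\tfrac12(f_{\theta_1}+f_{\theta_2})\,ds_g\ge\tfrac12\bigl(D(\theta_1)+D(\theta_2)\bigr)=D(\theta).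
\]
Hence $f_\theta=\frac12(f_{\theta_1}+f_{\theta_2})$ along $\gamma$, and strict concavity forces $\psi=0$ on $\gamma$. Being connected, $\gamma$ lies in one component of $Z$.
\end{proof}

\subsection{The metric and its lines}\label{ss:metric}

On $X=H\times\mathbb R$ put, for $P=(a,s)$ and $Q=(b,s')$,
\[
d(P,Q)=\max_{|\theta|\le1}F_{PQ}(\theta),\qquad F_{PQ}(\theta)=d_\theta(a,b)+\theta(s'-s),
\]
and let $\operatorname{Opt}(P,Q)$ be the set of maximizers. Since $F_{PQ}$ is concave and continuous, $\operatorname{Opt}(P,Q)$ is a closed interval, possibly a point. For $\psi\equiv1$ and $\psi\equiv0$ the same formula would give the two models of Section~\ref{ss:models}, and on $G\times\mathbb R$, for a component $G$ of $Z$, the function $d$ is the second model $N(d_g(a,b),s'-s)$.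

\begin{lemma}\label{lem:metric}
\textup{(a)} The function $d$ is a metric that induces the product topology and satisfies \textup{(G1)}.

\textup{(b)} If $a=b$ and $P\ne Q$, then $PQ=|s'-s|$ and $\operatorname{Opt}(P,Q)=\{\operatorname{sign}(s'-s)\}$.

\textup{(c)} If $a\neq b$, then $\operatorname{Opt}(P,Q)\subset(-1,1)$, and $\theta\in(-1,1)$ belongs to $\operatorname{Opt}(P,Q)$ if and only if $s'-s=-\int_{\gamma_\theta}\partial_\theta f_\theta\,ds_g$.
\end{lemma}

\begin{proof}
Symmetry follows from $F_{QP}(\theta)=F_{PQ}(-\theta)$, and the triangle inequality from $F_{PW}(\theta)\le F_{PQ}(\theta)+F_{QW}(\theta)$. The values at $\theta=0,\pm1$ and the bound $d_\theta\le d_g$ give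
\[
\max\bigl(d_g(a,b),|s'-s|\bigr)\le PQ\le d_g(a,b)+|s'-s|,
\]
which proves (a). In (b), $F_{PQ}(\theta)=\theta(s'-s)$. In (c), \eqref{eq:dtheta} gives
\[
F_{PQ}(\theta)-F_{PQ}(1)\ge\sqrt{1-\theta}\,\bigl(\sqrt{1+\theta}\,d_g(a,b)-\sqrt{1-\theta}\,|s'-s|\bigr)>0
\]
for $\theta<1$ close to $1$, so $1\notin\operatorname{Opt}(P,Q)$; exchanging $P$ and $Q$ excludes $-1$. An interior point maximizes a differentiable concave function exactly when the derivative vanishes there, and $F_{PQ}'=D'+(s'-s)$ is given by Lemma~\ref{lem:D}.
\end{proof}

Part (c) tells us which curves keep $\theta$ optimal: they project to $g_\theta$-geodesics and climb at the rate $-\partial_\theta f_\theta$. Let $|\theta|<1$, let $\gamma\colon\mathbb R\to H$ be a complete $g_\theta$-geodesic parametrized by $g$-arclength (all of $\mathbb R$ is needed because $g\ge g_\theta$), and let $s\in\mathbb R$. The curve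
\begin{equation}\label{eq:standard}
\Lambda(\tau)=\Bigl(\gamma(\tau),\ s-\int_0^\tau\partial_\theta f_\theta(\gamma(\sigma))\,d\sigma\Bigr)
\end{equation}
is a \emph{standard line with data $(\theta,\gamma)$}. Shifting the origin of $\gamma$ changes the integral by a constant, so two standard lines with the same $\theta$ and the same oriented geodesic differ by a vertical translation; such a line is determined by its data and one of its points.

\begin{lemma}\label{lem:standard}
After reparametrization, every standard line is a line of $(X,d)$, and so is every vertical line $\{a\}\times\mathbb R$. If $a\ne b$, $\theta\in\operatorname{Opt}(P,Q)$ and $\gamma$ is the $g_\theta$-geodesic through $a$ and $b$ oriented from $a$ to $b$, then the standard line $\Lambda_\theta(P,Q)$ with data $(\theta,\gamma)$ through $P$ passes through $Q$. In particular any two points of $X$ lie on a line.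
\end{lemma}

\begin{proof}
For $\tau_1<\tau_2$, Lemma~\ref{lem:metric}(c) shows that $\theta\in\operatorname{Opt}(\Lambda(\tau_1),\Lambda(\tau_2))$. Therefore
\[
d(\Lambda(\tau_1),\Lambda(\tau_2))=\int_{\tau_1}^{\tau_2}(f_\theta-\theta\,\partial_\theta f_\theta)(\gamma(\tau))\,d\tau .
\]
By concavity the tangent to the profile at $\theta$ lies above the profile at $0$, that is, $f_\theta-\theta\,\partial_\theta f_\theta\ge f_0=1$. So $t(\tau)=\int_0^\tau(f_\theta-\theta\,\partial_\theta f_\theta)(\gamma)\,d\sigma$ is an increasing homeomorphism of $\mathbb R$, and $\Lambda$ is isometric in the parameter $t$. Vertical lines are lines by Lemma~\ref{lem:metric}(b). The second assertion is Lemma~\ref{lem:metric}(c) read in the other direction.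
\end{proof}

\subsection{Uniqueness of prolongation}\label{ss:G4}

\begin{proposition}\label{prop:straight}
The space $(X,d)$ satisfies \textup{(G4)}. Hence it satisfies the hypotheses of Lemma~\ref{lem:lines} and is a straight $G$-space.
\end{proposition}

\begin{proof}
Let $Q=(b,s')$ lie between $P=(a,s)$ and $W=(c,s'')$, and pick $\theta\in\operatorname{Opt}(P,W)$. In
\[
PW=F_{PW}(\theta)\le F_{PQ}(\theta)+F_{QW}(\theta)\le PQ+QW=PW
\]
equality holds throughout, so
\begin{equation}\label{eq:between}
\theta\in\operatorname{Opt}(P,Q)\cap\operatorname{Opt}(Q,W),\qquad d_\theta(a,b)+d_\theta(b,c)=d_\theta(a,c).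
\end{equation}

If $a=b$, then $\theta=\operatorname{sign}(s'-s)$ by Lemma~\ref{lem:metric}(b). By part (c), $\theta=\pm1\in\operatorname{Opt}(Q,W)$ forces $b=c$, and then $\operatorname{sign}(s''-s')=\theta$. So $W$ lies on the vertical line through $P,Q$ beyond $Q$, and it is determined by $QW$.

Let $a\ne b$. Then $|\theta|<1$, so $b\ne c$ by Lemma~\ref{lem:metric}(b). By \eqref{eq:between}, $c$ lies beyond $b$ on the $g_\theta$-geodesic $\gamma$ from $a$ through $b$. Since $\theta\in\operatorname{Opt}(Q,W)$, the point $W$ lies on the standard line with data $(\theta,\gamma)$ through $Q$, which is $\Lambda_\theta(P,Q)$. So $W$ is the point of $\Lambda_\theta(P,Q)$ beyond $Q$ at distance $QW$, for some $\theta\in\operatorname{Opt}(P,Q)$, and it remains to show that the curve $\Lambda_\theta(P,Q)$ is the same for all $\theta\in\operatorname{Opt}(P,Q)$.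

There is nothing to prove if $\operatorname{Opt}(P,Q)$ is a point. Otherwise $F_{PQ}$ is constant, and $d_\theta(a,b)$ affine, on a nondegenerate interval in $(-1,1)$. By Lemma~\ref{lem:D}, $a$ and $b$ lie on a component $G$ of $Z$, which is the $g_\theta$-geodesic through $a,b$ for every $\theta$. Parametrize $G$ by $g$-arclength from $a$ toward $b$. On $G$ we have $\partial_\theta f_\theta=w'(\theta)$, so $\Lambda_\theta(P,Q)(\tau)=(G(\tau),s-w'(\theta)\tau)$. This curve passes through $Q$, so $-w'(\theta)=(s'-s)/d_g(a,b)$ does not depend on $\theta\in\operatorname{Opt}(P,Q)$.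
\end{proof}

\subsection{A ray asymptotic to $Z$}\label{ss:rays}

Let $\theta_0=\frac14$ and $q_0=q(\theta_0)$. Near $\pm\theta_0$ we have $w=1$, so
\begin{equation}\label{eq:quarter}
g_{\theta_0}=g_{-\theta_0}=g^{(q_0)},\qquad\partial_\theta f_\theta\big|_{\theta=\pm\theta_0}=\mp\frac{\theta_0}{\sqrt{1-\theta_0^2}}\,\psi=\mp\frac{\psi}{\sqrt{15}} .
\end{equation}
The standard lines with parameters $\pm\theta_0$ over a common geodesic climb and descend at the rate $\psi/\sqrt{15}$. We need a geodesic ray along which $\psi$ is integrable but not identically zero.

\begin{lemma}\label{lem:ray}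
Let $a\in H\setminus Z$. There is a $g^{(q_0)}$-geodesic ray $\gamma$ from $a$, parametrized by $g$-arclength $\tau$, with $\int_0^\infty\psi(\gamma(\tau))\,d\tau<\infty$.
\end{lemma}

\begin{proof}
Write $g'=g^{(q_0)}$ and $\kappa=\frac13$, so that $K\le-\kappa^2$ by \eqref{eq:K}. Fix a component $G$ of $Z$. We obtain $\gamma$ as a limit of segments from $a$ to points running to infinity along $G$, and show that the negative curvature makes it approach $G$ exponentially fast.

Let $(u,\rho)$ be Fermi coordinates of $g'$ along $G$ with $\rho(a)>0$: $g'=d\rho^2+j^2du^2$, where $j_{\rho\rho}=-Kj$, $j(u,0)=1$, $j_\rho(u,0)=0$ and $j>0$. We have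
\[
(j_\rho\cosh\kappa\rho-\kappa j\sinh\kappa\rho)_\rho=(j_{\rho\rho}-\kappa^2j)\cosh\kappa\rho=(-K-\kappa^2)\,j\cosh\kappa\rho\ge0,
\]
and the bracket on the left vanishes at $\rho=0$; hence $j_\rho\cosh\kappa\rho\ge\kappa j\sinh\kappa\rho$ for $\rho\ge0$. The only nonzero Christoffel symbol with upper index $\rho$ is $\Gamma^\rho_{uu}=-jj_\rho$, so $\operatorname{Hess}\rho=jj_\rho\,du^2$. For $U=\sinh\kappa\rho$ we get on $\{\rho\ge0\}$
\[
\operatorname{Hess}U=\kappa^2U\,d\rho^2+\kappa\cosh(\kappa\rho)\,jj_\rho\,du^2\ge\kappa^2U\,(d\rho^2+j^2du^2)=\kappa^2U\,g' .
\]
Let $\gamma_n\colon[0,T_n]\to H$ be the unit speed $g'$-geodesic from $a$ to the point $(u,\rho)=(n,0)$. It meets the geodesic $G$ only at its end, so $\rho\ge0$ along it. The function $y(t)=U(\gamma_n(t))-U(a)e^{-\kappa t}$ satisfies $y''\ge\kappa^2y$, $y(0)=0$ and $y(T_n)<0$. At a positive interior maximum we would have $0\ge y''\ge\kappa^2y>0$; so $y\le0$. Since $T_n\to\infty$ and a subsequence of the initial vectors converges, there is a unit speed $g'$-ray $\gamma$ from $a$ with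
\[
0\le\kappa\rho(\gamma(t))\le\sinh\kappa\rho(\gamma(t))\le U(a)e^{-\kappa t}.
\]

Let $2C_1$ bound the $g$-Hessian of $\psi$ on the compact surface $S$. Taylor's formula along a shortest $g$-geodesic from $G$ to $x$, at whose initial point $\psi$ and $d\psi$ vanish, gives $\psi(x)\le C_1d_g(x,G)^2$. Since $1-q_0\psi\ge\frac12$, $g$-lengths are at most twice $g'$-lengths; so $d_g(x,G)\le2|\rho(x)|$ and $d\tau\le2\,dt$. Hence $\int\psi\,d\tau\le8C_1\kappa^{-2}U(a)^2\int_0^\infty e^{-2\kappa t}dt<\infty$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
Let $a$ and $\gamma$ be as in Lemma~\ref{lem:ray} and $h(\tau)=\frac1{\sqrt{15}}\int_0^\tau\psi(\gamma(\sigma))\,d\sigma$. Then $h(\tau)>0$ for $\tau>0$ because $\psi(a)>0$, and $h\le h_\infty<\infty$. By \eqref{eq:standard} and \eqref{eq:quarter}, the curves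
\[
\Lambda_\pm(\tau)=(\gamma(\tau),\pm h(\tau)),\qquad\tau\ge0,
\]
are halves of standard lines with parameters $\pm\theta_0$; by Lemma~\ref{lem:standard} they are rays of $X$ with origin $(a,0)$. They have only the origin in common, since $\gamma$ is injective, and $d(\Lambda_+(\tau),\Lambda_-(\tau))=2h(\tau)\le2h_\infty$ by Lemma~\ref{lem:metric}(b).

Let $m=n-3\ge0$ and give $X\times\mathbb R^m$ the metric $\sqrt{d^2+d_2^2}$ with $d_2$ Euclidean. By Proposition~\ref{prop:straight} and, for $m\ge1$, Lemma~\ref{lem:product}, this simply connected space satisfies the hypotheses of Lemma~\ref{lem:lines}; so it is straight. The group $\Gamma\times\mathbb Z\times\mathbb Z^m$ acts by $(A,k,\nu)(x,s,v)=(Ax,s+k,v+\nu)$. The elements of $\Gamma$ preserve $g$ and $\psi$, hence every $d_\theta$, so the action is isometric. It is free, properly discontinuous and cocompact because this is so in each factor. By Lemma~\ref{lem:quotient} the quotient $M\cong S\times(S^1)^{n-2}$ is a compact $G$-space whose universal covering space, with the lifted metric, is $X\times\mathbb R^m$. The slice $X\times\{0\}$ is isometric to $X$, so $\Lambda_+\times\{0\}$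 and $\Lambda_-\times\{0\}$ are the required rays.
\end{proof}

\begin{remark}
Each property of the data has one task. Evenness in $\theta$ puts the two rays over the same geodesic. The flat top of $w$ makes their slopes proportional to $\psi$; at a parameter with $w'(\theta)\neq0$ the slope $-\partial_\theta f_\theta$ tends to $-w'(\theta)$ as $\psi\to0$. The smallness of $\psi$ gives negative curvature, which provides unique geodesics and the exponential approach to $G$. Strict concavity off $Z$, together with $d\psi=0$ on $Z$, gives (G4).
\end{remark}

\section{Straight planes}\label{sec:planes}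

We turn to Theorem~\ref{thm:B}. No smoothness is available, so we first establish the elementary order geometry of lines in a straight plane. Throughout this section $X$ is a straight $G$-space homeomorphic to $\mathbb R^2$, with a fixed orientation, and $\hat X=X\cup\{\infty\}$ is its one-point compactification, an oriented sphere. By Lemma~\ref{lem:lines} and the sentence after it, two distinct points lie on exactly one line; so distinct lines have at most one common point. The \emph{excess} of three points is $E(x,y,z)=xy+yz-xz\ge0$. A set is \emph{convex} if it contains $[x,y]$ along with $x$ and $y$.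

\subsection{Polar coordinates and sides}

Let $Y$ be the space of isometric maps $\ell\colon\mathbb R\to X$ with the topology of uniform convergence on compact sets; it is metrizable and second countable. For $x\neq y$ let $\ell_{x,y}\in Y$ be the line with $\ell_{x,y}(0)=x$, $\ell_{x,y}(xy)=y$. Let $S_p=\{r\in X:pr=1\}$, and for $x\neq p$ let $\operatorname{dir}_p(x)=\ell_{p,x}(1)\in S_p$ be the \emph{direction} of $x$ from $p$.

\begin{lemma}\label{lem:polar}
\textup{(a)} The map $Y\to X$, $\ell\mapsto\ell(0)$, is proper.
\textup{(b)} The map $(x,y)\mapsto\ell_{x,y}$ is continuous on $\{x\ne y\}$.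
\textup{(c)} The map $x\mapsto(\operatorname{dir}_p(x),px)$ is a homeomorphism $X\setminus\{p\}\to S_p\times(0,\infty)$, and $S_p$ is homeomorphic to a circle.
\end{lemma}

\begin{proof}
(a) is the Arzel\`a--Ascoli theorem with (G1). For (b), let $x_n\to x$ and $y_n\to y\ne x$. By (a) every subsequence of $\ell_{x_n,y_n}$ has a convergent subsequence, and its limit $\ell$ satisfies $\ell(0)=x$, $\ell(xy)=y$, so $\ell=\ell_{x,y}$. In (c) the inverse map is $(r,t)\mapsto\ell_{p,r}(t)$, and both maps are continuous by (b). The set $S_p$ is compact, has more than one point, and is connected as the image of $X\setminus\{p\}$. For $r\neq s$ in $S_p$ the rays from $p$ through $r$ and $s$ form, together with $\infty$, a Jordan curve in $\hat X$. Its complement $(S_p\setminus\{r,s\})\times(0,\infty)$ is disconnected, so $S_p\setminus\{r,s\}$ is disconnected. A compact connected metric space with more than one point that is disconnected by the removal of any two points is a circle; this is a standard characterization in the theory of continua.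
\end{proof}

For a line $L$ the set $L\cup\{\infty\}$ is a Jordan curve in $\hat X$. So $X\setminus L$ has two components, the \emph{sides} of $L$, each with boundary $L$; a \emph{closed side} is a side together with $L$.

\begin{lemma}\label{lem:cross}
If distinct lines $L,L'$ meet at $q$, then the two components of $L'\setminus\{q\}$ lie on different sides of $L$. Sides and closed sides are convex; if $x\in L$ and $x'\notin L$, then $[x,x']\setminus\{x\}$ lies on the side of $x'$.
\end{lemma}

\begin{proof}
Let $y\in L'\setminus\{q\}$, so $y\notin L$. The map $u\mapsto\operatorname{dir}_yL(u)$ is continuous, and it is injective: two points of $L$ in the same direction from $y$ would put $y$ on $L$. So it is a homeomorphism of $\mathbb R$ onto an open arc $A\subset S_y$, and in polar coordinates $(\omega,t)$ about $y$ the line $L$ is the graph $t=t(\omega)$ of a continuous function on $A$. The sector $A\times(0,\infty)$ is a neighborhood of $q$, and the parts $t<t(\omega)$ and $t>t(\omega)$ are connected and miss $L$, so each lies on one side. Both sides have points near $q$; hence the two parts lie on different sides. The ray from $y$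 through $q$, which lies on $L'$, passes from one part to the other at $q$, and each component of $L'\setminus\{q\}$ lies on one side.

If $x,x'\notin L$ and $[x,x']$ meets $L$, the line through $x,x'$ crosses $L$ between them, so they are on different sides. If $x\in L$, $x'\notin L$, then $[x,x']\setminus\{x\}$ is connected and misses $L$. If $x,x'\in L$, then $[x,x']\subset L$.
\end{proof}

\subsection{Left and right}

For a closed curve or $1$-cycle $c$ in $\hat X$ and distinct points $z,z'$ not on $c$, let $\operatorname{ind}(c;z,z')\in\mathbb Z$ be the class of $c$ in $H_1(\hat X\setminus\{z,z'\})\cong\mathbb Z$, the generator being a small positive loop about $z$; it is the winding number of $c$ about $z$ when $z'$ is taken as the point at infinity. It is additive in $c$ and invariant under homotopies of $c$ in $\hat X\setminus\{z,z'\}$; in particular it is the same for all curves uniformly close to $c$. If $c$ is an oriented Jordan curve, the Schoenflies theorem reduces the computation to a round circle: the index is $0$ if $z,z'$ lie in the same component of $\hat X\setminus c$, and the components can be named \emph{left} and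 \emph{right} so that the index is $+1$ for $z$ left and $z'$ right, and $-1$ in the opposite case. Reversing $c$ exchanges left and right, and orientation-preserving homeomorphisms preserve them. The left and right sides of an oriented line $\ell$ are those of $\ell\cup\{\infty\}$; ``left of $\ell$'' always refers to the open side. In $\mathbb R^2$ a point $z$ is left of the line $t\mapsto p+tw$ if $\det(w,z-p)>0$.

\begin{lemma}\label{lem:arc}
Let $c,c'$ be oriented Jordan curves in $\hat X$ with a common subarc on which the orientations agree, and let $q$ be an interior point of this arc. Then in a neighborhood of $q$ the left sides of $c$ and $c'$ coincide, and so do the right sides.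
\end{lemma}

\begin{proof}
Let $B$ be an open disc about $q$ that meets $c\cup c'$ only in the common arc and whose complement is a closed disc. After cancellation of the common arc, $c-c'$ is a cycle in the contractible set $\hat X\setminus B$, so $\operatorname{ind}(c;z,z')=\operatorname{ind}(c';z,z')$ for $z,z'\in B$ off the arc. The disc $B$ contains points of both sides of $c$. If $z\in B$ is left and $z'\in B$ right of $c$, the common index is $1$, so $z$ is left and $z'$ right of $c'$.
\end{proof}

\begin{lemma}\label{lem:stable}
If $\ell_n\to\ell$ in $Y$, $x_n\to x$, and $x$ is left \textup{(}right\textup{)} of $\ell$, then $x_n$ is left \textup{(}right\textup{)} of $\ell_n$ for large $n$.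
\end{lemma}

\begin{proof}
The points $\ell_n(0)$ are bounded and $d(\ell_n(0),\ell_n(t))=|t|$, so for each compact $K\subset X$ there is $T$ with $\ell_n(t)\notin K$ for all $n$ and $|t|\ge T$. Hence the closed curves $\ell_n\cup\{\infty\}$, parametrized by $[-\infty,\infty]$, converge uniformly in $\hat X$ to $\ell\cup\{\infty\}$. Let $x'$ be on the other side of $\ell$. For large $n$ the index with respect to $(x,x')$ is the same for $\ell_n$ and $\ell$, so $x$ is on the same side of $\ell_n$ as of $\ell$. A small connected neighborhood of $x$ misses $\ell_n$ and contains $x_n$ for large $n$.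
\end{proof}

For $r\in S_p$ write $\ell_r=\ell_{p,r}$ and $-r=\ell_r(-1)$. Once $S_p$ is oriented, $(r,s)$ and $[r,s]$ denote the open and closed arcs from $r$ to $s$ in the positive sense, and the \emph{sector} over $[r,s]$ consists of $p$ and the points with direction in $[r,s]$.

\begin{lemma}\label{lem:circle}
The circle $S_p$ can be oriented so that for every $r$ the points left of $\ell_r$ are those with direction in $(r,-r)$, and the points right of $\ell_r$ are those with direction in $(-r,r)$. The map $r\mapsto-r$ preserves the cyclic order. If $r_1\neq\pm r_0$, then $r_1\in(r_0,-r_0)$ or $r_0\in(r_1,-r_1)$. If $r_1\in(r_0,-r_0)$, then the points $r_0,r_1,-r_0,-r_1$ are in positive cyclic order, and the sectors over $[r_0,r_1]$ and $[r_1,-r_0]$ are convex.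
\end{lemma}

\begin{proof}
The two open arcs of $S_p\setminus\{r,-r\}$, multiplied by $(0,\infty)$, are connected sets with union $X\setminus\ell_r$, so they are the two sides. Fix an orientation of $S_p$. If $s\in(r,-r)$ is left of $\ell_r$, then for $r'$ near $r$ we have $s\in(r',-r')$, and $s$ is left of $\ell_{r'}$ by Lemmas~\ref{lem:polar}(b) and~\ref{lem:stable}; the same holds with ``right''. So the set of $r$ for which $(r,-r)$ gives the left side is open and closed, and for one of the two orientations it is all of $S_p$.

The map $r\mapsto-r$ is a continuous involution without fixed points; an orientation-reversing homeomorphism of the circle has a fixed point, so this map preserves the cyclic order. If $r_1\in(r_0,-r_0)$, then $-r_1\in(-r_0,r_0)$, which gives the stated order. If $r_1\in(-r_0,r_0)$, then $-r_1\in(r_0,-r_0)$, the order is $r_1,r_0,-r_1,-r_0$, and $r_0\in(r_1,-r_1)$. Finally, in the order $r_0,r_1,-r_0,-r_1$ we have $[r_0,r_1]=[r_0,-r_0]\cap[-r_1,r_1]$ and $[r_1,-r_0]=[r_0,-r_0]\cap[r_1,-r_1]$, so both sectors are intersections of two closed sides.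
\end{proof}

\subsection{The setting of Theorem~\ref{thm:B}}\label{ss:setting}

Let $M$ be a compact $G$-surface with $X=\tilde M$ straight. Then $X$ is a simply connected surface that contains a line, so it is noncompact and therefore a plane. Orient $X$ and let $\Gamma$ be the group of orientation-preserving deck transformations, of index at most $2$ in the deck group. It acts by isometries, freely and properly discontinuously, and $X/\Gamma$ is a closed orientable surface with noncompact universal covering, so its genus is at least $1$. An orientation-preserving homeomorphism of $X/\Gamma$ onto $\mathbb R^2/\mathbb Z^2$, or onto a closed hyperbolic surface, lifts to an identification of $X$ with $\mathbb R^2$ or $\mathbb H^2$ under which $\Gamma$ acts by isometries of the Euclidean or hyperbolic metric $d_0$ as well. There is $\lambda\ge1$ with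
\begin{equation}\label{eq:QI}
\lambda^{-1}d_0(x,y)-\lambda\le xy\le\lambda\,d_0(x,y)+\lambda\qquad(x,y\in X).
\end{equation}
Indeed, by the \v{S}varc--Milnor lemma, a group acting isometrically, properly discontinuously and cocompactly on a proper geodesic metric space is finitely generated, and on an orbit the distance agrees with the word metric up to multiplicative and additive constants. This applies to $d$ and to $d_0$, so \eqref{eq:QI} holds on the orbit of a point $p$. If $K\ni p$ is compact with $\Gamma K=X$, then each $x\in\gamma K$ is within the diameter of $K$ of $\gamma p$ in both metrics, and \eqref{eq:QI} follows with a larger $\lambda$.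

Suppose that the divergence property fails. Then there are distinct rays $R_0,R_1$ from a point $p$, a constant $C$, and points
\begin{equation}\label{eq:ND}
x_n\in R_0,\qquad y_n\in R_1,\qquad x_ny_n\le C,\qquad px_n\to\infty,\qquad py_n\to\infty .
\end{equation}
This condition is symmetric in $R_0$ and $R_1$. The rays are not opposite, for then $x_ny_n\ge x_np\to\infty$. So they lie on distinct lines $L_0,L_1$, which cross at $p$. We derive a contradiction from \eqref{eq:ND} for genus $1$ in Section~\ref{sec:torus} and for genus at least $2$ in Section~\ref{sec:genus}.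

\section{The torus}\label{sec:torus}

Here $X=\mathbb R^2$ and $\Gamma=\mathbb Z^2$ acts by translations. In a Minkowski plane the rays from $p$ through the lattice points $p+w$ have dense directions, and any two of them diverge. We prove that both facts persist. Since \eqref{eq:ND} passes to all rays in the sector between $R_0$ and $R_1$, this gives the contradiction.

\begin{proposition}\label{prop:axes}
Let $w\in\mathbb Z^2\setminus\{0\}$. The number $\|w\|=d(x,x+w)$ does not depend on $x$, and the line $T=\ell_{x,x+w}$ satisfies $T(t+\|w\|)=T(t)+w$ for all $t$.
\end{proposition}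

\begin{proof}
The function $f(x)=d(x,x+w)$ is continuous, and it is $\Gamma$-invariant because $\Gamma$ is abelian. As $X/\Gamma$ is compact, $f$ attains its maximum $m>0$ at a point $y$. Let $T=\ell_{y,y+w}$, $\delta>0$ and $z=T(-\delta)$. Then
\[
m+\delta=d(z,y+w)\le d(z,z+w)+d(z+w,y+w)=f(z)+\delta\le m+\delta .
\]
So $z+w$ lies on $[z,y+w]$ at distance $\delta$ from $y+w$, that is, $T(-\delta)+w=T(m-\delta)$. The lines $t\mapsto T(t)+w$ and $t\mapsto T(t+m)$ agree for $t<0$, hence everywhere. In particular $d(y,y+kw)=km$ for $k\ge1$. For any $x$,
\[
kf(x)\ge d(x,x+kw)\ge d(y,y+kw)-xy-d(x+kw,y+kw)=km-2xy,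
\]
and $k\to\infty$ gives $f(x)\ge m$. So $f\equiv m$, every point is a maximum point, and the first part applies to it.
\end{proof}

Put $\|0\|=0$. From Proposition~\ref{prop:axes} and the triangle inequality, $\|kw\|=|k|\,\|w\|$ for $k\in\mathbb Z$ and $\|w+w'\|\le\|w\|+\|w'\|$; by proper discontinuity $\|w\|$ has a positive lower bound on $\mathbb Z^2\setminus\{0\}$. Let $T_w=\ell_{p,p+w}$ and $a(w)=\operatorname{dir}_p(p+w)\in S_p$. Since $T_w(k\|w\|)=p+kw$, we have $a(kw)=a(w)$ for $k\ge1$ and $a(-w)=-a(w)$. The function
\begin{equation}\label{eq:periodic}
\pi_w(t)=T_w(t)-p-tw/\|w\|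
\end{equation}
is continuous and periodic, hence bounded. We orient $S_p$ as in Lemma~\ref{lem:circle}.

\begin{lemma}\label{lem:det}
If $\det(w,w')>0$, then $a(w')\in(a(w),-a(w))$.
\end{lemma}

\begin{proof}
Choose $C'$ with $|\det(w,\pi_w(t))|\le C'$ for all $t$. The curves $t\mapsto p+tw/\|w\|+\sigma\pi_w(t)$, $0\le\sigma\le1$, closed up at $\infty$, form a homotopy in $\hat X$ from the Euclidean line in direction $w$ to $T_w$ that stays in the strip $\{|\det(w,x-p)|\le C'\}$. For $z,z'$ with $\det(w,z-p)>C'$ and $\det(w,z'-p)<-C'$ the index of the Euclidean line is $1$, so the index of $T_w$ is $1$ and $z$ is left of $T_w=\ell_{a(w)}$. For large $k$ this applies to $z=p+kw'$, whose direction is $a(w')$. Lemma~\ref{lem:circle} gives the claim.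
\end{proof}

\begin{proposition}\label{prop:dense}
The directions $a(w)$, $w\in\mathbb Z^2\setminus\{0\}$, are dense in $S_p$.
\end{proposition}

The proof measures a bend at $p$ by its excess. The broken line from $p-kw$ through $p$ to $p+kw'$ has excess $k(\|w\|+\|w'\|-\|w+w'\|)$. If $a(w)$ and $a(w')$ lie on opposite sides of a gap in the set of directions, the bend is at least as sharp as the bend from one end of the gap to the other, which bounds the excess from below. On the other hand, subdividing a basis of $\mathbb Z^2$ produces bases $w,w'$ that straddle the gap and are almost proportional, and for these the excess tends to zero.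

\begin{proof}
Suppose that an open arc $(r_0,r_1)$ contains no $a(w)$; after shrinking it we have $r_1\in(r_0,-r_0)$, so the cyclic order is $r_0,r_1,-r_0,-r_1$. Since $a(-w)=-a(w)$, the arc $(-r_0,-r_1)$ contains no $a(w)$ either. Hence each $a(w)$ lies in one of the disjoint arcs $\mathcal R=[-r_1,r_0]$ and $\mathcal L=[r_1,-r_0]=-\mathcal R$, and we call $w$ \emph{right} or \emph{left} accordingly; $w$ is right if and only if $-w$ is left.

\emph{Bases that straddle the gap.} Take $w\in\{\pm e_1\}$ right and $w'\in\{\pm e_2\}$ with $\det(w,w')=1$. If $w'$ is left, put $(w_0,w_0')=(w,w')$; otherwise put $(w_0,w'_0)=(w',-w)$. In both cases $w_0$ is right, $w_0'$ is left and $\det(w_0,w_0')=1$. Given such a pair $(w_n,w_n')$, let $s_n=w_n+w_n'$ and let $(w_{n+1},w'_{n+1})$ be $(s_n,w_n')$ if $s_n$ is right and $(w_n,s_n)$ if $s_n$ is left; the three properties persist. In the basis $w_0,w_0'$ write $w_n=(\alpha,\beta)$ and $w_n'=(\alpha',\beta')$. These are nonnegative integers with $\alpha\beta'-\beta\alpha'=1$, and $\sigma_n=\alpha+\beta+\alpha'+\beta'$ increases by at least $1$ at each step. We have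
\[
\sigma_nw_n=(\alpha+\beta)s_n+(w_0-w_0'),\qquad\sigma_nw_n'=(\alpha'+\beta')s_n-(w_0-w_0').
\]
In the first identity the coordinates of $\sigma_nw_n-(\alpha+\beta)s_n$ are $\alpha(\alpha'+\beta')-(\alpha+\beta)\alpha'=1$ and $\beta(\alpha'+\beta')-(\alpha+\beta)\beta'=-1$; the second follows by subtracting the first from $\sigma_ns_n$. Taking norms and adding,
\begin{equation}\label{eq:defect}
\|w_n\|+\|w_n'\|-\|w_n+w_n'\|\le2\|w_0-w_0'\|/\sigma_n\longrightarrow0 .
\end{equation}

\emph{The gap bounds the excess from below.} Regard $x=-r_0$ and $y=r_1$ as points of $X$, at distance $1$ from $p$, and let $c_0=E(x,p,y)=2-xy$. Then $c_0>0$, for otherwise $p$ would lie between $x$ and $y$ as well as between $x$ and $r_0$, and (G4) would give $r_1=r_0$. Fix an integer $k$ with $k\|v\|\ge2$ for all $v\in\mathbb Z^2\setminus\{0\}$. Let $(w,w')=(w_n,w_n')$, $A=p-kw$, $B=p+kw'$.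

The line through $x$ and $y$ misses $p$, since otherwise it would be $\ell_{r_0}$, which does not contain $r_1\ne\pm r_0$. So $\operatorname{dir}_p$ is continuous and injective on $[y,x]$. The segment lies in the convex sector over $\mathcal L$, and its endpoints have directions $r_1$ and $-r_0$; hence $\operatorname{dir}_p$ maps it monotonically onto $\mathcal L$. The directions $a(w')$ of $B$ and $-a(w)$ of $A$ lie in $\mathcal L$. The positive arc from $a(w)\in\mathcal R$ to $-a(w)\in\mathcal L$ passes $r_0$ and enters $\mathcal L$ at $r_1$, so $(a(w),-a(w))\cap\mathcal L=[r_1,-a(w))$, and this set contains $a(w')$ by Lemma~\ref{lem:det}. Thus $[y,x]$ contains points $B_1$ and $A_1$ with directions $a(w')$ and $-a(w)$, in the order $y,B_1,A_1,x$, where $y=B_1$ and $A_1=x$ are allowed. Each point of $[y,x]$ is within $\frac12xy\le1$ of $x$ or $y$, so $pA_1\le2\le pA$ and $pB_1\le2\le pB$; therefore $A_1\in[p,A]$ and $B_1\in[p,B]$. Using $xy=xA_1+A_1B_1+B_1y$ and then $AB\le AA_1+A_1B_1+B_1B$, we get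
\begin{align*}
c_0&=(xp-xA_1)+(py-B_1y)-A_1B_1\le A_1p+pB_1-A_1B_1\\
&\le (AA_1+A_1p)+(pB_1+B_1B)-AB=k\bigl(\|w_n\|+\|w_n'\|-\|w_n+w_n'\|\bigr),
\end{align*}
where the last step uses $B=A+k(w+w')$ and Proposition~\ref{prop:axes}. This contradicts \eqref{eq:defect}.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B} for genus $1$]
Assume \eqref{eq:ND}, and let $r_i$ be the direction of $R_i$. By Lemma~\ref{lem:circle} and symmetry we may assume $r_1\in(r_0,-r_0)$. Let $s\in(r_0,r_1)$. The cyclic order is $r_0,s,r_1,-r_0,-s,-r_1$, so for large $n$ the point $x_n$ is right and $y_n$ is left of $\ell_s$, and $[x_n,y_n]$ meets $\ell_s$. The segment lies in the convex sector over $[r_0,r_1]$, which does not contain the direction $-s$. So it meets the ray from $p$ with direction $s$, at a point within $C$ of $x_n$.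

By Proposition~\ref{prop:dense} there are $w,w'$ with $a(w)\ne a(w')$ in $(r_0,r_1)$. Then $w'\notin\mathbb R_{>0}w$, since positively proportional lattice vectors are positive multiples of one lattice vector and have the same direction. We obtain $t_n,t_n'\to\infty$ with $d(T_w(t_n),T_{w'}(t_n'))\le2C$. By \eqref{eq:QI} and the boundedness of \eqref{eq:periodic}, the Euclidean distance of $t_nw/\|w\|$ and $t_n'w'/\|w'\|$ is bounded. But the Euclidean distance from $tw$ to $\mathbb R_{\ge0}w'$ is a positive multiple of $t$, a contradiction.
\end{proof}

\section{An invariant measure on the space of lines}\label{sec:measure}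

In higher genus the group is not abelian and Proposition~\ref{prop:axes} is not available. Its place is taken by recurrence: we shall find, near any line, lines that return to their initial position modulo $\Gamma$. For this we need a finite measure on $Y/\Gamma$ that is invariant under the flow $(\phi_t\ell)(\cdot)=\ell(\cdot+t)$ and positive on open sets, and it has to be built from the distance function alone. Let $\mathcal L^+=Y/\mathbb R$ be the space of oriented lines with the quotient topology. The projection $Y\to\mathcal L^+$ is open, so $\mathcal L^+$ is second countable.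

\begin{example}\label{ex:euclid}
In the Euclidean plane record a line near the horizontal axis by the heights $u$ and $t$ at which it crosses the verticals through $(0,0)$ and $(b,0)$. The distance of the crossing points is $D(u,t)=\sqrt{b^2+(t-u)^2}$, and
\[
-\partial_u\partial_tD\;du\,dt=\frac{b^2\,du\,dt}{(b^2+(t-u)^2)^{3/2}}=\cos^3\vartheta\;du\,\frac{dt}{b},
\]
where $\tan\vartheta=(t-u)/b$ is the slope. If $v$ is the height at the vertical through $(1,0)$, then $t=u+b(v-u)$ and $du\,dt/b=du\,dv$. So the measure $-\partial_u\partial_tD\,du\,dt$ on lines does not depend on the position $b$ of the second vertical. The measure of a rectangle $[u_1,u_2]\times[t_1,t_2]$ is $D(u_1,t_2)+D(u_2,t_1)-D(u_1,t_1)-D(u_2,t_2)$, the sum of the diagonals of a quadrilateral minus the sum of two opposite sides, and this expression needs no derivatives.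
\end{example}

\subsection{Charts and their measures}

Let $\alpha\colon I\to X$ and $\beta\colon J\to X$ be nondegenerate segments on lines $\bar\alpha,\bar\beta$ with $\alpha\cap\bar\beta=\emptyset=\beta\cap\bar\alpha$. Let $L(u,v)\in\mathcal L^+$ be the line through $\alpha(u)$ and $\beta(v)$, oriented from the first point to the second, and $D(u,v)=d(\alpha(u),\beta(v))$. As $L(u,v)$ differs from $\bar\alpha$ and $\bar\beta$, it meets $\bar\alpha$ only in $\alpha(u)$ and $\bar\beta$ only in $\beta(v)$. We call $(\alpha,\beta)$ \emph{admissible} if, for some interior parameters $u_0,v_0$, both $\alpha$ and $\beta$ cross $L(u_0,v_0)$ from right to left.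

\begin{lemma}\label{lem:chart}
Let $(\alpha,\beta)$ be admissible.

\textup{(a)} For all $(u,v)\in I\times J$, the point $\alpha(u')$ is left of $L(u,v)$ if $u'>u$ and right if $u'<u$; the point $\beta(v')$ is left if $v'>v$ and right if $v'<v$.

\textup{(b)} Let $\Psi(u,v,s)\in Y$ be the parametrization $\ell$ of $L(u,v)$ with $\ell(-s)=\alpha(u)$. Then $\Psi$ is a homeomorphism of $I^\circ\times J^\circ\times\mathbb R$ onto an open subset of $Y$, with $\phi_t\Psi(u,v,s)=\Psi(u,v,s+t)$, and $L$ is a homeomorphism of $I^\circ\times J^\circ$ onto an open set $U(\alpha,\beta)\subset\mathcal L^+$.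
\end{lemma}

\begin{proof}
(a) By Lemmas~\ref{lem:polar}(b) and~\ref{lem:stable}, the side of $L(u,v)$ on which $\alpha(u')$ lies is locally constant on the convex set $\{(u,v,u'):u<u'\}$, and it is the left side at $(u_0,v_0,u')$. The other three statements follow by the same argument on the sets $u>u'$, $v<v'$, $v>v'$.

(b) The map $\Psi$ is continuous and injective. Let $\ell^*=\Psi(u,v,s)$ and $0<\varepsilon<D(u,v)/4$ with $u\pm\varepsilon\in I$, $v\pm\varepsilon\in J$. By (a) and Lemma~\ref{lem:stable}, every $\ell$ near $\ell^*$ separates $\alpha(u-\varepsilon)$ from $\alpha(u+\varepsilon)$ and $\beta(v-\varepsilon)$ from $\beta(v+\varepsilon)$. So $\ell(t_1)=\alpha(u')$ and $\ell(t_2)=\beta(v')$ with $|u'-u|,|v'-v|<\varepsilon$. Moreover $|t_1+s|=d(\ell(t_1),\ell(-s))\le d(\alpha(u'),\alpha(u))+d(\ell^*(-s),\ell(-s))<2\varepsilon$ for $\ell$ near $\ell^*$, and in the same way $|t_2+s-D(u,v)|<2\varepsilon$. Hence $t_1<t_2$ and $\ell=\Psi(u',v',-t_1)$. So the image of $\Psi$ is open and $\Psi^{-1}$ is continuous. The image is flow invariant and the coordinates $(u,v)$ are constant on flow lines, which gives the statement about $L$.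
\end{proof}

By (a), restricting $\alpha$ and $\beta$ to nondegenerate subintervals preserves admissibility. Let $\ell_0$ be an oriented line and $a$ a point of $\ell_0$ preceding $b$. By Lemma~\ref{lem:cross}, lines from $a$ and from $b$ to points left of $\ell_0$ carry segments $\alpha,\beta$ that cross $\ell_0$ from right to left at interior points. For any two such segments $a\notin\bar\beta$ and $b\notin\bar\alpha$, so \emph{after shortening, $(\alpha,\beta)$ is admissible and $\ell_0\in U(\alpha,\beta)$}. In particular the charts cover $\mathcal L^+$.

For $u_1<u_2$ in $I$ and $v_1<v_2$ in $J$ put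
\begin{equation}\label{eq:rect}
\mu_{\alpha\beta}([u_1,u_2]\times[v_1,v_2])=D(u_1,v_2)+D(u_2,v_1)-D(u_1,v_1)-D(u_2,v_2).
\end{equation}

\begin{lemma}\label{lem:positive}
The number \eqref{eq:rect} is positive.
\end{lemma}

\begin{proof}
Write $a_i=\alpha(u_i)$, $b_i=\beta(v_i)$ and $N=L(u_1,v_2)$. We show that the diagonals $[a_1,b_2]$ and $[a_2,b_1]$ intersect. As $a_2$ is left and $b_1$ right of $N$, the segment $[a_2,b_1]$ meets $N$ at an interior point $m$. By Lemma~\ref{lem:cross}, $m$ lies on the side of $\bar\alpha$ that contains $\beta$, and the part of $N$ on this side is the open ray after $a_1$. Likewise $m$ lies on the side of $\bar\beta$ that contains $\alpha$, hence before $b_2$. So $m$ lies between $a_1$ and $b_2$, and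
\[
a_1b_2+a_2b_1=(a_1m+mb_1)+(a_2m+mb_2)\ge a_1b_1+a_2b_2 .
\]
Equality would put $b_1$ on the line through $a_1$ and $m$, which is $N$; but $b_1$ is right of $N$.
\end{proof}

A continuous function $D$ on $I\times J$ for which all expressions \eqref{eq:rect} are nonnegative defines a Lebesgue--Stieltjes measure: there is a unique finite Borel measure on $I\times J$ that gives rectangles the values \eqref{eq:rect}, and by continuity the sets $u=\mathrm{const}$ and $v=\mathrm{const}$ are null. We denote it by $\mu_{\alpha\beta}$ and regard it also as a measure on $U(\alpha,\beta)$. It is positive on nonempty open sets, and shortening $\alpha,\beta$ restricts it.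

\subsection{Independence of the chart}

The change of variables in Example~\ref{ex:euclid} has no direct analogue: a rectangle in one chart is a curvilinear region in another. We approximate it by thin rectangles. The error made in each of them is an excess of three almost collinear points, and the point of the proof is that this excess is itself bounded by the measure of a small rectangle, so that the errors can be summed.

\begin{lemma}\label{lem:three}
Let $(\alpha,\beta)$ and $(\alpha,\beta')$ be admissible, and let $\ell_0$ be an oriented line through $\alpha(0),\beta(0),\beta'(0)$, three distinct points in this order, where $0$ is an interior parameter of each segment. Then $\mu_{\alpha\beta}$ and $\mu_{\alpha\beta'}$ agree on a neighborhood of $\ell_0$ in $\mathcal L^+$. The same holds for admissible pairs $(\alpha,\beta)$, $(\alpha',\beta)$ when $\alpha(0),\alpha'(0),\beta(0)$ are in this order on $\ell_0$.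
\end{lemma}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.05]
\draw[->] (0,-1.6)--(0,1.6) node[above]{$\alpha$};
\draw[->] (3,-1.6)--(3,1.6) node[above]{$\beta$};
\draw[->] (6,-1.6)--(6,1.6) node[above]{$\beta'$};
\draw[thick] (0,1)--(6,-0.5);
\draw[thick] (0,-1)--(6,-0.5);
\draw[dashed] (0,-1)--(3,0.25);
\draw[dashed] (0,1)--(3,-0.75);
\fill (0,1) circle (1.5pt) node[left]{$x$};
\fill (0,-1) circle (1.5pt) node[left]{$y$};
\fill (3,0.25) circle (1.5pt) node[above right]{$b$};
\fill (3,-0.75) circle (1.5pt) node[below right]{$m$};
\fill (6,-0.5) circle (1.5pt) node[right]{$z$};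
\end{tikzpicture}
\caption{Three transversal segments $\alpha,\beta,\beta'$. The triples $x,b,z$ and $y,m,z$ are collinear. The excess $yb+bz-yz$ of the broken line $y,b,z$ is at most $(yb+xm)-(ym+xb)$, the measure of the set of lines that cross $\alpha$ between $y$ and $x$ and $\beta$ between $m$ and $b$.}\label{fig:three}
\end{figure}

\begin{proof}
Write $\mu=\mu_{\alpha\beta}$, $\mu'=\mu_{\alpha\beta'}$, and let $L',D'$ belong to $(\alpha,\beta')$.

\emph{The change of chart.} For $(u,v)$ in a small compact rectangle $I_0\times J_0$ about $(0,0)$ the line $L(u,v)$ lies in $U(\alpha,\beta')$, so $L(u,v)=L'(u,T(u,v))$ with $T$ continuous. Since $D(0,0)<D'(0,0)$, we may assume $D(u,v)<D'(u,T(u,v))$, so that $\alpha(u),\beta(v),\beta'(T(u,v))$ are in this order on $L(u,v)$. The function $T$ is strictly increasing in $v$: for $v<v_2$ the point $\beta(v_2)$ is left of $L(u,v)$, so the part of $L(u,v_2)$ after the common point $\alpha(u)$ is left of $L(u,v)=L'(u,T(u,v))$, and Lemma~\ref{lem:chart}(a) gives $T(u,v_2)>T(u,v)$. It is strictly decreasing in $u$: for $u_1<u_2$ the point $\alpha(u_1)$ is right of $L(u_2,v)$, so after the crossing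 point $\beta(v)$ the line $L(u_1,v)$ is left of $L(u_2,v)$, and $T(u_1,v)>T(u_2,v)$.

Fix $[u_*,u^*]\subset I_0$ and consider partitions $u_*=u_0<\dots<u_N=u^*$.

\emph{Two estimates.} Let $v\pm\varepsilon\in J_0$, $\varepsilon>0$. If the mesh is small enough, then for all $i$
\begin{align}
E\bigl(\alpha(u_{i-1}),\beta(v),\beta'(T(u_i,v))\bigr)&\le\mu([u_{i-1},u_i]\times[v-\varepsilon,v]),\label{eq:est1}\\
E\bigl(\alpha(u_i),\beta(v),\beta'(T(u_{i-1},v))\bigr)&\le\mu([u_{i-1},u_i]\times[v,v+\varepsilon]).\label{eq:est2}
\end{align}
To see this, let $\eta>0$ be the minimum over $u\in I_0$ of $T(u,v)-T(u,v-\varepsilon)$ and $T(u,v+\varepsilon)-T(u,v)$, and take the mesh so small that $T(u_{i-1},v)-T(u_i,v)<\eta$. Put $y=\alpha(u_{i-1})$, $x=\alpha(u_i)$, $b=\beta(v)$.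

For \eqref{eq:est1} let $z=\beta'(T(u_i,v))$; see Figure~\ref{fig:three}. Since $T(u_{i-1},v-\varepsilon)<T(u_i,v)<T(u_{i-1},v)$, there is $v'\in(v-\varepsilon,v)$ with $T(u_{i-1},v')=T(u_i,v)$. With $m=\beta(v')$ we have $xz=xb+bz$ and $yz=ym+mz$. Therefore
\begin{align*}
E(y,b,z)-\mu([u_{i-1},u_i]\times[v',v])&=(yb+bz-ym-mz)-(yb+xm-ym-xb)\\
&=xz-(xm+mz)\le0 .
\end{align*}
For \eqref{eq:est2} let $z=\beta'(T(u_{i-1},v))$. Since $T(u_i,v)<T(u_{i-1},v)<T(u_i,v+\varepsilon)$, there is $v''\in(v,v+\varepsilon)$ with $T(u_i,v'')=T(u_{i-1},v)$. With $m=\beta(v'')$ we have $yz=yb+bz$ and $xz=xm+mz$, so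
\begin{align*}
E(x,b,z)-\mu([u_{i-1},u_i]\times[v,v''])&=(xb+bz-xm-mz)-(ym+xb-yb-xm)\\
&=yz-(ym+mz)\le0 .
\end{align*}
Put $\omega_v(\varepsilon)=\mu([u_*,u^*]\times[v-\varepsilon,v+\varepsilon])$; by \eqref{eq:rect} and the continuity of $D$ it tends to $0$ with $\varepsilon$.

\emph{Pencils are null.} For $v\in J_0^\circ$ the lines through $b=\beta(v)$ form, in the chart $(\alpha,\beta')$, the graph $G_v=\{(u,T(u,v)):u_*\le u\le u^*\}$. It is covered by the rectangles $[u_{i-1},u_i]\times[T(u_i,v),T(u_{i-1},v)]$. With $z_1=\beta'(T(u_i,v))$ and $z_2=\beta'(T(u_{i-1},v))$, the point $b$ lies on both diagonals $[x,z_1]$ and $[y,z_2]$, so the $\mu'$-measure of the $i$th rectangle is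
\[
(yb+bz_2)+(xb+bz_1)-yz_1-xz_2=E(y,b,z_1)+E(x,b,z_2).
\]
Summing \eqref{eq:est1} and \eqref{eq:est2} over $i$ gives $\mu'(G_v)\le\omega_v(\varepsilon)$, so $\mu'(G_v)=0$.

\emph{Comparison.} Let $Q=[u_*,u^*]\times[v_1,v_2]$ lie in the interior of $I_0\times J_0$. In the chart $(\alpha,\beta')$ the same set of lines is $Q'=\{(u,t):u_*\le u\le u^*,\ T(u,v_1)\le t\le T(u,v_2)\}$. Let $Q_i=[u_{i-1},u_i]\times[v_1,v_2]$ and $Q_i'=[u_{i-1},u_i]\times[T(u_i,v_1),T(u_i,v_2)]$, and now put $b_j=\beta(v_j)$, $z_j=\beta'(T(u_i,v_j))$, so that $xz_j=xb_j+b_jz_j$. Then
\begin{align*}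
\mu'(Q_i')-\mu(Q_i)&=(yz_2+xz_1-yz_1-xz_2)-(yb_2+xb_1-yb_1-xb_2)\\
&=E(y,b_1,z_1)-E(y,b_2,z_2).
\end{align*}
By \eqref{eq:est1}, for fine partitions $|\mu'(\bigcup_iQ_i')-\mu(Q)|\le\omega_{v_1}(\varepsilon)+\omega_{v_2}(\varepsilon)$; here we used that the $Q_i'$, and also the $Q_i$, overlap in null sets. For $u\in(u_{i-1},u_i)$ the fibers of $Q'$ and of $\bigcup_iQ_i'$ are the intervals $[T(u,v_1),T(u,v_2)]$ and $[T(u_i,v_1),T(u_i,v_2)]$. So, up to a null set, the symmetric difference of $Q'$ and $\bigcup_iQ_i'$ lies in the compact set $K_\delta$ of all $(u,t)$ in the chart with $u_*\le u\le u^*$ and $|t-T(u,v_j)|\le\delta$ for some $j$, where $\delta\to0$ with the mesh. As $\delta\downarrow0$ the sets $K_\delta$ decrease to $G_{v_1}\cup G_{v_2}$, so $\mu'(K_\delta)\to0$. Hence $\mu'(Q')=\mu(Q)$. The rectangles $Q$, degenerate ones included, are closed under intersection, generate the Borel sets of $I_0^\circ\times J_0^\circ$ and exhaust it; so the two finite measures agree there.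

\emph{Common last segment.} Put $\alpha^*(u)=\alpha(-u)$, and define $\alpha'^*,\beta^*$ in the same way. Reversing a line exchanges its sides, so $(\beta^*,\alpha^*)$ is admissible, and reversal maps the line with coordinates $(u,v)$ in $U(\alpha,\beta)$ to the line with coordinates $(-v,-u)$ in $U(\beta^*,\alpha^*)$. In \eqref{eq:rect} diagonals go to diagonals and sides to sides, so reversal carries $\mu_{\alpha\beta}$ to $\mu_{\beta^*\alpha^*}$. The first part, applied to the reversed line and the pairs $(\beta^*,\alpha'^*)$, $(\beta^*,\alpha^*)$, gives the claim.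
\end{proof}

\begin{proposition}\label{prop:mu}
There is a Borel measure $\mu$ on $\mathcal L^+$ whose restriction to each chart $U(\alpha,\beta)$ is $\mu_{\alpha\beta}$. It is locally finite, positive on nonempty open sets, and invariant under orientation-preserving isometries of $X$.
\end{proposition}

\begin{proof}
Let $\ell_0\in U(\alpha,\beta)\cap U(\alpha',\beta')$. By Lemma~\ref{lem:chart}(a) the four segments cross $\ell_0$ from right to left at interior points, in an unknown order. Take segments $\delta^-$ and $\delta^+$ that cross $\ell_0$ from right to left before and after all four crossing points. After shortening, the pairs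
\[
(\alpha,\beta),\quad(\alpha,\delta^+),\quad(\delta^-,\delta^+),\quad(\alpha',\delta^+),\quad(\alpha',\beta')
\]
are admissible, and Lemma~\ref{lem:three} applies to any two consecutive ones. So $\mu_{\alpha\beta}=\mu_{\alpha'\beta'}$ near $\ell_0$, and, by second countability, on the whole intersection of the charts. Cover $\mathcal L^+$ by countably many charts $U_k$ with measures $\mu_k$ and put $\mu(B)=\sum_k\mu_k\bigl(B\cap U_k\setminus\bigcup_{j<k}U_j\bigr)$. This measure restricts to $\mu_{\alpha\beta}$ on every chart and is determined by that property. An orientation-preserving isometry maps admissible pairs to admissible pairs and preserves \eqref{eq:rect}.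
\end{proof}

\subsection{Recurrent lines}

Up to here the group played no role. Now the compactness of $X/\Gamma$ makes the total measure finite. Call $\ell\in Y$ \emph{recurrent} if there are $t_k\to+\infty$ and $\gamma_k\in\Gamma$ with $\gamma_k\phi_{t_k}\ell\to\ell$.

\begin{proposition}\label{prop:rec}
In the setting of Section~\ref{ss:setting}, the recurrent elements are dense in $Y$.
\end{proposition}

\begin{proof}
Over a chart, let $m$ be the image of $\mu_{\alpha\beta}\times ds$ under $\Psi$. A change of chart has the form $(\lambda,s)\mapsto(\lambda,s+\tau(\lambda))$, $\lambda\in\mathcal L^+$, with $\tau$ continuous, and by Fubini's theorem it preserves $\mu\times ds$. So these measures glue to a Borel measure $m$ on $Y$ that is locally finite, positive on nonempty open sets, and invariant under $\phi_t$ and $\Gamma$.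

The map $\ell\mapsto\ell(0)$ is $\Gamma$-equivariant and proper, so $\Gamma$ acts on $Y$ freely, properly discontinuously and with compact quotient, and $\pi\colon Y\to Y/\Gamma$ is a covering. Choose relatively compact open sets $O_1,\dots,O_k\subset Y$ on which $\pi$ is injective and whose images cover $Y/\Gamma$. Then $F=\bigcup_i\bigl(O_i\setminus\Gamma(O_1\cup\dots\cup O_{i-1})\bigr)$ is a Borel set that meets each orbit once, and $\bar m(B)=m(F\cap\pi^{-1}B)$ is a finite measure on $Y/\Gamma$. If $F'$ is another Borel set that meets each orbit once and $\tilde B$ is $\Gamma$-invariant, then $m(F\cap\tilde B)=\sum_\gamma m(F\cap\gamma F'\cap\tilde B)=\sum_\gamma m(\gamma^{-1}F\cap F'\cap\tilde B)=m(F'\cap\tilde B)$. The flow commutes with $\Gamma$, so we may take $F'=\phi_tF$; hence $\bar m$ is invariant under the induced flow. If $\bar m(B)=0$, then $m(\pi^{-1}B)=\sum_\gamma m(\gamma F\cap\pi^{-1}B)=0$; so $\bar m$ is positive on nonempty open sets.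

The Poincar\'e recurrence theorem states that if a continuous map $\phi$ of a second countable space preserves a finite Borel measure, then almost every point $z$ is the limit of a sequence $\phi^{n_k}z$ with $n_k\to\infty$. We apply it to the time-one map on $Y/\Gamma$. Such points are dense, since $\bar m$ is positive on open sets, and their preimage under the open map $\pi$ is dense in $Y$. As $\pi$ is a local homeomorphism, $\pi(\phi_{n_k}\ell)\to\pi(\ell)$ means that $\gamma_k\phi_{n_k}\ell\to\ell$ for suitable $\gamma_k$.
\end{proof}

\section{Genus at least two}\label{sec:genus}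

Now $X=\mathbb H^2$ is the open unit disc, with boundary circle $S^1$ and closure $\bar{\mathbb D}\subset\mathbb R^2$, and $\Gamma$ is a torsion-free cocompact Fuchsian group, which acts on $\bar{\mathbb D}$ by homeomorphisms. For the hyperbolic metric itself, the oriented lines that end at a given point $\xi\in S^1$ form a curve in the two-dimensional space of all lines. We show that \eqref{eq:ND} produces an \emph{open} set $\mathcal E$ of lines ending at one point $\xi$. A recurrent line in $\mathcal E$ returns to $\mathcal E$, so the returning group elements fix $\xi$ and are powers of a single element $g$. An order argument shows that the line is then invariant under $g$, and there cannot be an open set of $g$-invariant lines.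

\subsection{Ends of lines}

By \eqref{eq:QI}, segments, rays and lines of $X$ are quasigeodesics of $\mathbb H^2$ with constants depending only on $\lambda$. The Morse lemma \cite[III.H]{BH} provides $D_0$ such that every segment $[x,y]$ of $X$ is within hyperbolic Hausdorff distance $D_0$ of the hyperbolic segment with the same endpoints. If $R(t)$ is a ray of $X$, a subsequence of the hyperbolic segments from $R(0)$ to $R(n)$ converges to a hyperbolic ray from $R(0)$, and this ray is within Hausdorff distance $D_0$ of $R$.

\begin{lemma}\label{lem:ends}
\textup{(a)} If $x_n\to\xi\in S^1$ and $x_ny_n$ is bounded, then $y_n\to\xi$.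
\textup{(b)} Every ray of $X$ converges to a point of $S^1$, its end, and rays with the same end are at finite Hausdorff distance.
\textup{(c)} The ends $\ell(+\infty)$ and $\ell(-\infty)$ of $\ell\in Y$ are distinct and depend continuously on $\ell$.
\end{lemma}

\begin{proof}
(a) The Euclidean diameter of a hyperbolic ball of fixed radius tends to $0$ as the center approaches $S^1$; use \eqref{eq:QI}. (b) The ray $R$ leaves every compact set and stays within $D_0$ of a hyperbolic ray, so it converges to the end of the latter. Hyperbolic rays with the same end are at finite Hausdorff distance. (c) If the ends were equal, both halves of $\ell$ would be within $D_0$ of the same hyperbolic ray from $\ell(0)$; then each $\ell(t)$, $t>0$, would be within hyperbolic distance $2D_0$ of a point $\ell(-t')$, $t'\ge0$, although $d(\ell(t),\ell(-t'))\ge t$. For continuity let $\ell_n\to\ell$ and, along a subsequence, $\ell_n(+\infty)\to\xi'$. The hyperbolic rays from $\ell_n(0)$ to $\ell_n(+\infty)$ converge to the hyperbolic ray from $\ell(0)$ to $\xi'$, and this ray passes within $D_0$ of $\ell(t)=\lim\ell_n(t)$ for each $t\ge0$. So $\xi'=\ell(+\infty)$.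 Reversing the lines gives the statement at $-\infty$.
\end{proof}

We shall twice use the following observation. Let $\mathcal J\subset\bar{\mathbb D}$ be a Jordan curve with $\mathcal J\cap S^1=\{\xi\}$ and let $\Omega$ be the bounded component of $\mathbb R^2\setminus\mathcal J$. The set $(\mathbb R^2\setminus\bar{\mathbb D})\cup(S^1\setminus\{\xi\})$ is connected, unbounded and disjoint from $\mathcal J$, so it misses $\Omega$. Since $\bar\Omega=\Omega\cup\mathcal J$,
\begin{equation}\label{eq:cusp}
\Omega\subset X,\qquad\bar\Omega\cap S^1=\{\xi\}.
\end{equation}
Consequently an open half-line that misses $\mathcal J$ and has an end other than $\xi$ misses $\Omega$: being connected, it would otherwise lie in $\Omega$ and have its end in $\bar\Omega$.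

\subsection{Trapped lines}

Assume \eqref{eq:ND}. By Lemma~\ref{lem:ends}(a), $R_0$ and $R_1$ have the same end $\xi$.

\begin{lemma}\label{lem:trap}
There is an open set $\mathcal E\subset Y$ such that $\ell(+\infty)=\xi$ for all $\ell\in\mathcal E$, and $\mathcal E$ contains $\ell',\ell''$ with $\ell'(0)=\ell''(0)=p$ and different images.
\end{lemma}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.15]
\draw (0,0) circle (2);
\draw[thick] (225:2) .. controls (-1.1,-0.7) and (-0.8,-0.25) .. (-0.6,0) .. controls (0,0.75) and (1.2,0.5) .. (2,0);
\draw[thick] (135:2) .. controls (-1.1,0.7) and (-0.8,0.25) .. (-0.6,0) .. controls (0,-0.75) and (1.2,-0.5) .. (2,0);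
\draw[dashed] (-2,0) .. controls (-1,0.3) and (0.5,0.2) .. (2,0);
\fill (-0.6,0) circle (1.3pt) node[below=3pt]{$p$};
\fill (2,0) circle (1.3pt) node[right]{$\xi$};
\node at (0.6,0.75) {$R_0$};
\node at (0.6,-0.75) {$R_1$};
\node at (0.5,-0.15) {$V$};
\node at (-1.5,-0.25) {$V^-$};
\node at (-1.6,0.3) {$\ell$};
\end{tikzpicture}
\caption{Two rays $R_0,R_1$ from $p$ with the same end $\xi$ bound a region $V$ whose closure meets the circle at infinity only in $\xi$. A line $\ell$ (dashed) that goes from the opposite sector $V^-$ to $V$ has used up its only crossing with each of the two lines through $p$, so it cannot leave $V$.}\label{fig:trap}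
\end{figure}

\begin{proof}
Let $V$ be the bounded component of the complement of the Jordan curve $\mathcal J=R_0\cup R_1\cup\{\xi\}$; see Figure~\ref{fig:trap}. The open half-lines $L_i\setminus R_i$ miss $\mathcal J$ and have ends other than $\xi$, so $V$ is disjoint from $L_0\cup L_1$. Let $H_i$ be the side of $L_i$ that contains $V$ and $H_i'$ the other side. The set $H_0\cap H_1$ is convex, hence connected, misses $\mathcal J$ and contains $V$; so it equals $V$. Put $V^-=H_0'\cap H_1'$ and
\[
\mathcal E=\{\ell\in Y:\ \ell(s)\in V^-\text{ and }\ell(t)\in V\text{ for some }s<t\},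
\]
an open set. A line $\ell\in\mathcal E$ meets $L_0$ and $L_1$ between the times $s$ and $t$, and so at no other time. Hence $\ell(t')\in H_0\cap H_1=V$ for $t'\ge t$, and $\ell(+\infty)=\xi$ by \eqref{eq:cusp}. For $x\in V$ the line $\ell_{p,x}$ crosses $L_0$ and $L_1$ at $p$, so it lies in $V^-$ before $p$ and belongs to $\mathcal E$. A line has no interior points, being the boundary of its sides; so the open set $V$ is not contained in one line, and two choices of $x$ give $\ell'$ and $\ell''$.
\end{proof}

\subsection{The order of lines with a common end}

Let $\lambda,\lambda'$ be distinct oriented lines with the same forward end. By Lemma~\ref{lem:ends}(c) neither is the reverse of the other, so they meet at most once, and $\lambda'$ is eventually left or eventually right of $\lambda$. We say that $\lambda'$ is \emph{left} or \emph{right of $\lambda$ at $+$}. For lines with the same backward end, \emph{left} and \emph{right at $-$} are defined in the same way. The hypothesis of a common end matters in the next lemma: in the Euclidean plane the positively oriented vertical axis ends left of the positively oriented horizontal axis,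 and two further rotations by $\pi/2$ produce a line that ends right of it.

\begin{lemma}\label{lem:order}
Among oriented lines with a common forward end $\xi'$ the following hold.

\textup{(a)} The line $\lambda'$ is left of $\lambda$ at $+$ if and only if $\lambda$ is right of $\lambda'$ at $+$.

\textup{(b)} If $\lambda_2$ is left of $\lambda_1$ and $\lambda_3$ is left of $\lambda_2$ at $+$, then $\lambda_3\neq\lambda_1$ and $\lambda_3$ is left of $\lambda_1$ at $+$. The same holds with ``right'' in place of ``left''.

Both statements hold at $-$ for lines with a common backward end.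
\end{lemma}

\begin{proof}
(a) Choose $x\in\lambda$ and $x'\in\lambda'$ beyond the common point, if there is one, and let $\rho\subset\lambda$, $\rho'\subset\lambda'$ be the forward rays from $x,x'$. Then $\rho\cap\lambda'=\emptyset=\rho'\cap\lambda$, and $[x,x']$ meets $\lambda$ only in $x$ and $\lambda'$ only in $x'$. Let $\Omega$ be the bounded component of the complement of the Jordan curve $\mathcal J=[x,x']\cup\rho\cup\rho'\cup\{\xi'\}$. The open half-lines $\lambda\setminus\rho$ and $\lambda'\setminus\rho'$ miss $\mathcal J$ and have ends other than $\xi'$, so $\Omega$ misses $\lambda\cup\lambda'$ and lies on one side of each line. The ray $\rho'$ lies in $\bar\Omega$ and misses $\lambda$, so it is on the same side of $\lambda$ as $\Omega$; in the same way $\rho$ is on the same side of $\lambda'$ as $\Omega$. It remains to show that $\Omega$ is left of one of the two lines and right of the other.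

In $\hat X$ consider the Jordan curve $c=[x,x']\cup\rho\cup\rho'\cup\{\infty\}$. The set $\Omega$ is connected, open, and closed in $\hat X\setminus c$, so it is a side of $c$. Orient $c$ so that it runs along $\rho$ toward $\infty$; it then returns along $\rho'$ against the direction of $\lambda'$. If $\Omega$ is left of $c$, Lemma~\ref{lem:arc} applied to $c$ and $\lambda\cup\{\infty\}$ shows that $\Omega$ is left of $\lambda$; and $\Omega$ is right of the reversed curve, which shares $\rho'$ with $\lambda'\cup\{\infty\}$, so $\Omega$ is right of $\lambda'$. If $\Omega$ is right of $c$, the same two applications show that it is right of $\lambda$ and left of $\lambda'$.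

(b) By (a), $\lambda_1$ is right of $\lambda_2$ at $+$, so $\lambda_3\ne\lambda_1$. Suppose that $\lambda_3$ is right of $\lambda_1$ at $+$. By Lemma~\ref{lem:ends}(b) there are $x_n\in\lambda_1$ and $z_n\in\lambda_3$ tending to $\xi'$ with $x_nz_n$ bounded. A sequence on $\lambda_i$ that tends to $\xi'$ runs to infinity in the forward direction, because the backward end is different. So for large $n$ the point $x_n$ is right and $z_n$ left of $\lambda_2$, and $[x_n,z_n]$ meets $\lambda_2$ in a point $y_n\neq x_n$. By Lemma~\ref{lem:ends}(a), $y_n\to\xi'$, so $y_n$ is left of $\lambda_1$ for large $n$. But $x_n\in\lambda_1$ and $z_n$ is right of $\lambda_1$, so $[x_n,z_n]\setminus\{x_n\}$ is right of $\lambda_1$ by Lemma~\ref{lem:cross}, a contradiction. The version with ``right'' follows from (a) by reading the chain backwards. Reversing all lines turns ``left at $-$'' into ``right at $+$'' and ``right at $-$'' into ``left at $+$'', which gives the last sentence.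
\end{proof}

\subsection{Recurrent trapped lines are axes}

We recall two facts about a torsion-free cocompact Fuchsian group $\Gamma$. Every $g\neq1$ is hyperbolic: it has two fixed points $g^+,g^-\in S^1$, and $g^nz\to g^+$ for $z\in\bar{\mathbb D}\setminus\{g^-\}$ and $g^{-n}z\to g^-$ for $z\in\bar{\mathbb D}\setminus\{g^+\}$ as $n\to+\infty$. The stabilizer of a point of $S^1$ is trivial or infinite cyclic.

\begin{lemma}\label{lem:axis}
The stabilizer of $\xi$ in $\Gamma$ is infinite cyclic, with a generator $g$ such that $g^+=\xi$, and every recurrent $\ell\in\mathcal E$ satisfies $g\,\ell(\mathbb R)=\ell(\mathbb R)$.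
\end{lemma}

\begin{proof}
By Proposition~\ref{prop:rec} the nonempty open set $\mathcal E$ contains a recurrent $\ell$. Let $\ell_k=\gamma_k\phi_{t_k}\ell\to\ell$, $t_k\to+\infty$. For large $k$ we have $\ell_k\in\mathcal E$, so $\xi=\ell_k(+\infty)=\gamma_k\xi$. No element $\gamma$ occurs infinitely often among the $\gamma_k$, for then $\ell(t_k)\to\gamma^{-1}\ell(0)$ along a subsequence. So the stabilizer of $\xi$ is infinite, hence infinite cyclic, and of its two generators one has $g^+=\xi$. This $g$ depends only on $\xi$.

\emph{The ends of $\ell$.} Write $\gamma_k=g^{-n_k}$ with $|n_k|\to\infty$. From $d(g^{n_k}\ell(0),\ell(t_k))=d(\ell(0),\ell_k(0))\to0$ we get $g^{n_k}\ell(0)\to\xi=g^+$, so $n_k\to+\infty$. The backward end $\eta=\ell(-\infty)$ differs from $g^+$, so $g^{-n_k}\eta\to g^-$; and $g^{-n_k}\eta=\ell_k(-\infty)\to\eta$ by Lemma~\ref{lem:ends}(c). Hence $\eta=g^-$.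

\emph{Invariance.} Let $\lambda_0$ be the oriented line of $\ell$ and $\lambda_n=g^{-n}\lambda_0$. All $\lambda_n$ run from $g^-$ to $g^+$, and $\ell_k$ parametrizes $\lambda_{n_k}$. Suppose $\lambda_1\ne\lambda_0$. The idea is that $\lambda_1$ is a barrier: the lines $\lambda_n$, $n\ge2$, lie at both ends on the side of $\lambda_1$ opposite to $\lambda_0$, and so cannot accumulate at $\lambda_0$. Let $\lambda_1$ be on the side $\sigma^+\in\{\text{left},\text{right}\}$ of $\lambda_0$ at $+$ and on the side $\sigma^-$ at $-$, and let a bar denote the opposite side. Since $g^{-n}$ preserves the orientation of $X$, the line $\lambda_{n+1}$ is on the side $\sigma^\pm$ of $\lambda_n$ at $\pm$. By Lemma~\ref{lem:order}(b) and induction, $\lambda_n\neq\lambda_1$ and $\lambda_n$ is on the side $\sigma^\pm$ of $\lambda_1$ at $\pm$ for all $n\ge2$. By Lemma~\ref{lem:order}(a), $\lambda_0$ is on the side $\bar\sigma^\pm$ of $\lambda_1$ at $\pm$. Choose $s<t$ with $\ell(s)$ on the side $\bar\sigma^-$ and $\ell(t)$ on the side $\bar\sigma^+$ of $\lambda_1$. Sides are open, so for large $k$ the same is true of $\ell_k(s)$ and $\ell_k(t)$, and $n_k\ge2$.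

If $\sigma^+=\sigma^-$, then $\lambda_{n_k}$ does not meet $\lambda_1$, because a common point would be a single crossing and would put the two ends on different sides. So $\lambda_{n_k}$ lies entirely on the side $\sigma^+$, whereas $\ell_k(t)$ is on the side $\bar\sigma^+$. If $\sigma^+\ne\sigma^-$, then $\lambda_{n_k}$ crosses $\lambda_1$ exactly once, lying on the side $\sigma^-$ before and on the side $\sigma^+$ after the crossing. But $\ell_k(s)$ is on the side $\bar\sigma^-=\sigma^+$ and the later point $\ell_k(t)$ on the side $\bar\sigma^+=\sigma^-$. Both cases are contradictory, so $\lambda_1=\lambda_0$.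
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B} for genus at least $2$]
Let $\ell\in\mathcal E$. By Proposition~\ref{prop:rec} and Lemma~\ref{lem:axis} there are $\ell_n\to\ell$ and $t_n\in\mathbb R$ with $g\,\ell_n(0)=\ell_n(t_n)$. The numbers $|t_n|=d(\ell_n(0),g\,\ell_n(0))$ are bounded, so along a subsequence $t_n\to t$ and $g\,\ell(0)=\ell(t)$. Applied to the lines $\ell',\ell''$ of Lemma~\ref{lem:trap}, this shows that both contain $p$ and $gp$. Since $\Gamma$ acts freely, $gp\neq p$, and two distinct points lie on only one line. This contradiction shows that \eqref{eq:ND} is impossible, and together with Section~\ref{sec:torus} it completes the proof of Theorem~\ref{thm:B}.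
\end{proof}

\begin{thebibliography}{9}

\bibitem{BH}
Bridson and Haefliger, \emph{Metric Spaces of Non-Positive Curvature}.

\bibitem{Busemann}
Busemann, \emph{The Geometry of Geodesics}.

\end{thebibliography}
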